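
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\numberwithin{equation}{section}

\title{Zeros of $f(e^z)-z$ and small functions of a composition}


\begin{abstract}
Let $f$ be transcendental meromorphic, $g$ transcendental entire, and $\alpha$
non-constant meromorphic with $T(r,\alpha)=o(T(r,g))$. It was conjectured that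
$N(r,1/(f(g)-\alpha))$ is never $o(T(r,f(g)))$ outside a set of finite measure. We
disprove this with $g(z)=e^z$, $\alpha(z)=z$ and an entire $f$ for which
$N(r,1/(f(g)-\alpha))\le \exp(-e^r/(2r))\,T(r,f(g))$ for all large $r$. For $g(z)=e^z$ we
also find the growth at which the conjecture breaks down: its conclusion holds
for all non-constant rational $\alpha$ if
$\liminf_{r\to\infty} r^{-2}\log T(r,f(e^z))<\infty$, and for $\alpha(z)=z$ it can fail under
any weaker bound $\log T(r,f(e^z))\le\psi(r)r^2$ with $\psi(r)\to\infty$.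
\end{abstract}

\section{The question and the answer}

We use the standard notation of Nevanlinna theory. For a meromorphic function $F$ in the plane,
$T(r,F)=m(r,F)+N(r,F)$ is its characteristic, with
$m(r,F)=\frac1{2\pi}\int_0^{2\pi}\log^+|F(re^{i\theta})|\,d\theta$, and
$N(r,1/u)$ is the integrated counting function of the zeros $\zeta$ of $u$ with multiplicity,
\[
N\Big(r,\frac1u\Big)=\sum_{0<|\zeta|<r}\log\frac r{|\zeta|}+n_0\log r ,
\]
where $n_0$ is the multiplicity of a zero at $0$. As usual $S(r,F)$ stands for any quantity that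
is $o(T(r,F))$ as $r\to\infty$, possibly outside a set of $r$ of finite linear measure. We write
$f(g)$ for $f\circ g$. The following is posed in a printed mathematics book.

\begin{conjecture}
Let $f$ be a transcendental meromorphic function, $g$ a transcendental entire function, and
$\alpha$ a non-constant meromorphic function with $T(r,\alpha)=o(1)\,T(r,g)$ as $r\to\infty$. Then
\[
N\Big(r,\frac1{f(g)-\alpha}\Big)\neq S(r,f(g)),
\]
that is, it is not the case that the left side is $o(T(r,f(g)))$ outside a set of finite linear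
measure.
\end{conjecture}

For constant $\alpha$ nothing of the kind is true: $e^{g}$ omits $0$. A non-constant $\alpha$ is
different, because $f(g)$ repeats its values along the fibers of $g$ and $\alpha$ need not. The case
$g(z)=e^z$ shows why one would guess that the conjecture holds. Here $F(z)=f(e^z)$ has period
$2\pi i$. If $\alpha$ is rational, the functions $\alpha_k(z)=\alpha(z+2\pi ik)$, $k\in\mathbb Z$, are
pairwise distinct, and the zeros of $F-\alpha_k$ are exactly the zeros of $F-\alpha$ translated by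
$-2\pi ik$. By Nevanlinna's theorem on three small functions, at least one of
$F-\alpha$, $F-\alpha_1$, $F-\alpha_{-1}$ has many zeros. A translation by $2\pi i$ should hardly
affect a counting function, so $F-\alpha$ should have many zeros as well.

The weak point is the word ``hardly''. The circle $|z|=r$ meets the line $\operatorname{Im}z=Y$ at
$\operatorname{Re}z=\pm\sqrt{r^2-Y^2}$, which differs from $\pm r$ by about $Y^2/(2r)$. If
$\log T(r,F)=Ar^2$, then
\[
T\big(\sqrt{r^2-Y^2},F\big)=e^{-AY^2}\,T(r,F),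
\]
so at this growth a bounded vertical displacement changes the characteristic by a constant factor, and
if $\log T(r,F)$ grows regularly and faster than $r^2$, the factor tends to $0$. Both sides of this
threshold can be turned into theorems. The first disproves the conjecture.

\begin{theorem}\label{thm:counter}
There is a transcendental entire function $f$ such that, for $g(z)=e^z$, $\alpha(z)=z$ and all large $r$,
\[
N\Big(r,\frac1{f(g)-\alpha}\Big)\le\exp\Big(-\frac{e^r}{2r}\Big)\,T(r,f(g)).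
\]
Here $T(r,g)=r/\pi$ and $T(r,\alpha)=\log^+r=o(T(r,g))$, so all hypotheses of the conjecture hold and
its conclusion fails, with no exceptional set.
\end{theorem}

\begin{theorem}\label{thm:threshold}
\begin{enumerate}
\item[\textup{(a)}] Let $f$ be transcendental meromorphic, $\alpha$ a non-constant rational function,
$F(z)=f(e^z)$, and suppose that $\liminf_{r\to\infty}r^{-2}\log T(r,F)<\infty$. Then
$N(r,\frac1{F-\alpha})\ne S(r,F)$. The growth hypothesis holds if
$\liminf_{t\to\infty}\log T(t,f)/(\log t)^2<\infty$, in particular if $f$ has finite order.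
\item[\textup{(b)}] For every $\psi:(0,\infty)\to[0,\infty)$ with $\psi(r)\to\infty$ as $r\to\infty$ there is a transcendental
entire $f$ with
\[
\log T(r,f(e^z))\le\psi(r)r^2,\qquad \log\log M(e^r,f)\le\psi(r)r^2
\]
for all large $r$, and $N(r,\frac1{f(e^z)-z})=o(T(r,f(e^z)))$ as $r\to\infty$, without exceptional set.
\end{enumerate}
\end{theorem}

Here $M(R,f)=\max_{|w|\le R}|f(w)|$. For $g(z)=e^z$ and $\alpha(z)=z$ the growth
$\log T(r,F)\asymp r^2$ is thus the exact borderline: up to it the conclusion of the conjecture holds,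
and under any faster prescribed growth bound it can fail.

The counterexamples come from one construction (Section~\ref{sec:strip}): an entire $f$ such that
$f(w)-\operatorname{Log}w$ has no zeros in the slit plane, whence $f(e^z)-z$ has no zeros in
$|\operatorname{Im}z|\le\pi$. Section~\ref{sec:disc} shows that the zeros of $f(e^z)-z$ in $|z|<r$,
having height more than $\pi$, see the growth of $F$ only up to real part $\sqrt{r^2-\pi^2}$.
Theorem~\ref{thm:counter} follows quickly (Section~\ref{sec:counter}); part (b) of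
Theorem~\ref{thm:threshold} needs sharper
estimates (Section~\ref{sec:b}). In Section~\ref{sec:a} the heuristic argument above is made rigorous
to prove part (a).

\medskip
\noindent\textbf{Conventions.} $C,c>0$ denote constants that may change from line to line; they may
depend on the functions fixed in the section at hand, but not on $r$, $z$ or $w$.
$\operatorname{Log}$ is the principal logarithm, $D(a,R)$ the open disc. If $u(a)\neq0$, we put
$N(D(a,R),1/u)=\sum\log\frac R{|\zeta-a|}$ over the zeros $\zeta$ of $u$ in $D(a,R)$, with multiplicity.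
For entire $u$ with $u(a)\ne0$, Jensen's formula reads
\begin{equation}\label{eq:jensen}
N\Big(D(a,R),\frac1u\Big)=\frac1{2\pi}\int_0^{2\pi}\log|u(a+Re^{i\theta})|\,d\theta-\log|u(a)| .
\end{equation}
For meromorphic $u\not\equiv0$ with leading Laurent coefficient $c_u$ at $0$, Jensen's formula on
$|z|=R$ gives
\begin{equation}\label{eq:fmt}
T\Big(R,\frac1u\Big)=T(R,u)-\log|c_u|,\qquad\text{hence}\qquad N\Big(R,\frac1u\Big)\le T(R,u)-\log|c_u| .
\end{equation}

\section{Entire functions that avoid the logarithm}\label{sec:strip}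

We want an entire $f$ such that $f-\operatorname{Log}$ has no zeros in
$\Omega=\mathbb C\setminus(-\infty,0]$. Write $f=\operatorname{Log}+e^{H}\Phi$ with $H$ entire. From
below to above the negative axis, $\operatorname{Log}$ jumps by $2\pi i$, so $\Phi$ must jump by
$-2\pi i\,e^{-H}$. A Cauchy integral of $e^{-H}$ along the negative axis has this jump, and we are free
to add the constant $1$. If $e^{-H}>0$ on the negative axis, the imaginary part of
the Cauchy integral has a fixed sign in each half-plane, and this keeps $\Phi$ from vanishing.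

\begin{example}\label{ex:ein}
Take $H(w)=-w$. Let $E_1(w)=\int_w^\infty e^{-t}\,dt/t$ for $w\in\Omega$, the path being $t=w+s$, $s\ge0$.
The Cauchy integral is $K(w)=\int_0^\infty\frac{e^{-s}}{w+s}\,ds=e^wE_1(w)$, and
\[
f(w)=\operatorname{Log}w+e^{-w}(1+K(w))=e^{-w}+\operatorname{Log}w+E_1(w).
\]
The derivative of $\operatorname{Log}w+E_1(w)$ is $(1-e^{-w})/w$, an entire function, so $f$ is entire:
\[
f(w)=e^{-w}+\int_0^w\frac{1-e^{-t}}t\,dt+\text{const}.
\]
It is transcendental, since $wf'(w)=1-(1+w)e^{-w}$.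
In $|\operatorname{Im}z|<\pi$ we get $f(e^z)-z=e^{-w}(1+K(w))$ with $w=e^z$. This has no zeros, because
$K(w)>0$ for $w>0$, and $\operatorname{Im}K(w)=-\operatorname{Im}w\int_0^\infty e^{-s}|w+s|^{-2}ds\ne0$ for
non-real $w$. So the construction works, but this $f$ is no counterexample: by
Proposition~\ref{prop:f}(3) below, $\log T(r,f(e^z))\le r+O(1)$, and Theorem~\ref{thm:threshold}(a)
applies. A faster growing $H$ is needed.
\end{example}

\begin{proposition}\label{prop:f}
Let $H$ be entire, real on $\mathbb R$, with $H(-s)\ge s$ for $s\ge0$, and let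
$B(R)=\max_{|w|\le R}|H(w)|$. For $w\in\Omega$ put
\[
K(w)=\int_0^\infty\frac{e^{-H(-s)}}{w+s}\,ds,\qquad f(w)=\operatorname{Log}w+e^{H(w)}(1+K(w)).
\]
\begin{enumerate}
\item[\textup{(1)}] $f$ extends to an entire function that is real on $\mathbb R$.
\item[\textup{(2)}] $F(z)=f(e^z)$ satisfies $F(z)\neq z$ for $|\operatorname{Im}z|\le\pi$. If
$|\operatorname{Im}z|<\pi$ and $w=e^z$, then $F(z)=z+e^{H(w)}(1+K(w))$, and $|1+K(w)|\ge1$ when
$\operatorname{Re}w>0$.
\item[\textup{(3)}] For $R\ge1$, $\log M(R,f)\le B(R+1)+\log(R+1)+C$ with an absolute constant $C$.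
\end{enumerate}
\end{proposition}

\begin{proof}
Let $E=e^{-H}$, an entire function with $0<E(-s)\le e^{-s}$ for $s\ge0$. The integral converges locally uniformly
in $\Omega$, so $K$ is holomorphic there. We first show that $K$ has at most a logarithmic singularity
along the cut: for $w=u+iv$, $v\ne0$,
\begin{equation}\label{eq:K}
|K(w)|\le1+2\log\Big(1+\frac2{|v|}\Big).
\end{equation}
The part of the integral with $|s+u|<1$ is at most
$\int_{-1}^1\frac{dx}{\sqrt{x^2+v^2}}=2\operatorname{arsinh}\frac1{|v|}\le2\log(1+\frac2{|v|})$, since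
$\operatorname{arsinh}x=\log(x+\sqrt{1+x^2})\le\log(1+2x)$ for $x\ge0$. Where $|s+u|\ge1$ we have $|w+s|\ge1$, and the rest is at most
$\int_0^\infty e^{-s}ds=1$.

(1) We have $-K(w)=\int_{-\infty}^0\frac{E(t)}{t-w}\,dt$. Let $t_0<0$ and $0<\delta<|t_0|$. For $w$ in
the upper half of $D(t_0,\delta)$ we may replace the segment $[t_0-\delta,t_0+\delta]$ of the path by the
lower semicircle of $\partial D(t_0,\delta)$. This continues $-K$ from above to all of
$D(t_0,\delta)$. With the upper semicircle we continue $-K$ from below. The difference (above minus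
below) is the integral over the counterclockwise circle, that is, $2\pi iE(w)$. The two continuations
of $\operatorname{Log}$ differ by $2\pi i$, so those of $f$ differ by $2\pi i-e^{H}\cdot2\pi iE=0$.
Thus $f$ is holomorphic in $\mathbb C\setminus\{0\}$. By \eqref{eq:K}, for $0<\rho\le 1$,
\[
\int_{|w|=\rho}|f|\,|dw|\le\rho\int_0^{2\pi}\Big(|\log\rho|+\pi+e^{B(1)}\Big(2+2\log\Big(1+\frac2{\rho|\sin\theta|}\Big)\Big)\Big)d\theta ,
\]
which tends to $0$ as $\rho\to0$. Hence all Laurent coefficients of $f$ at $0$ with negative index vanish, and $f$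
is entire. It is real on $(0,\infty)$, so its Taylor coefficients are real.

(2) If $|\operatorname{Im}z|<\pi$, then $w=e^z\in\Omega$ and $\operatorname{Log}w=z$, which gives the
formula for $F$. If $v=\operatorname{Im}w\ne0$, then
$\operatorname{Im}K(w)=-v\int_0^\infty E(-s)|w+s|^{-2}ds\ne0$, because $E(-s)>0$. If $w>0$, then
$1+K(w)>1$. So $F(z)\neq z$. If $\operatorname{Re}w>0$, then
$\operatorname{Re}K(w)=\int_0^\infty E(-s)\frac{s+\operatorname{Re}w}{|w+s|^2}ds>0$, so $|1+K(w)|\ge1$. Finally,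
if $\operatorname{Im}z=\pm\pi$, then $F(z)=f(-e^{\operatorname{Re}z})$ is real and $z$ is not.

(3) The estimate \eqref{eq:K} degenerates near the cut, so we average. For $|w|\le R$,
subharmonicity gives $|f(w)|\le\frac1\pi\int_{D(w,1)}|f|\,dA$. Here
\[
\int_{D(w,1)}\log\Big(1+\frac2{|\operatorname{Im}\zeta|}\Big)dA(\zeta)\le2\int_{-1}^1\log\Big(1+\frac2{|v|}\Big)dv<\infty,
\]
because the integrand decreases in $|\operatorname{Im}\zeta|$. Also
$|\operatorname{Log}\zeta|\le\pi+\log(R+1)+\log^+\frac1{|\zeta|}$ on $D(w,1)$, so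
$\int_{D(w,1)}|\operatorname{Log}\zeta|\,dA\le C(1+\log(R+1))$. Hence
$|f(w)|\le C(1+\log(R+1))e^{B(R+1)}\le C(R+1)e^{B(R+1)}$.
\end{proof}

The restriction to $|\operatorname{Im}z|\le\pi$ is essential. By periodicity, in the strip
$|\operatorname{Im}z-2\pi k|<\pi$ we have $F(z)-z=e^{H}(1+K)-2\pi ik$ with $H,K$ taken at $e^z$, and for
$k\neq0$ nothing prevents zeros. These we have to count.

\section{Moving the center of a disc}\label{sec:disc}

\begin{lemma}\label{lem:disc}
Let $0<Y<r$, $|z|<r$, $\operatorname{Im}z\ge Y$, $z\ne iY$, and $R'=\sqrt{r^2-Y^2}$. Then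
\[
|z-iY|<R'\qquad\text{and}\qquad\log\frac r{|z|}\le\log\frac{R'}{|z-iY|}.
\]
\end{lemma}

\begin{proof}
Let $a=|z|^2$ and $b=|z-iY|^2=a-2Y\operatorname{Im}z+Y^2\le a-Y^2\le a$. Then
$R'^2-b=(r^2-a)+2Y(\operatorname{Im}z-Y)\ge r^2-a>0$. Since $0<b\le a$, it follows that
$R'^2/b-1\ge(r^2-a)/b\ge(r^2-a)/a=r^2/a-1$.
\end{proof}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.75]
\begin{scope}
\clip (0,0) circle (3);
\fill[gray!25] (-3,1.6) rectangle (3,3);
\end{scope}
\draw (0,0) circle (3);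
\draw[dashed] (0,1.6) circle (2.538);
\draw (-3.9,0) -- (3.9,0);
\draw (-2.538,1.6) -- (2.538,1.6);
\draw[dotted,thick] (2.538,1.6) -- (2.538,0);
\fill (0,0) circle (1.8pt) node[below left] {$0$};
\fill (0,1.6) circle (1.8pt) node[above] {$iY$};
\fill (2.538,0) circle (1.8pt) node[below left] {$R'$};
\fill (3,0) circle (1.8pt) node[below right] {$r$};
\end{tikzpicture}
\caption{The cap $\{|z|<r,\ \operatorname{Im}z\ge Y\}$ (shaded) lies in the disc about $iY$ (dashed)
that has the chord $\operatorname{Im}z=Y$ of the circle $|z|=r$ as a diameter. Real parts in the dashed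
disc are less than $R'=\sqrt{r^2-Y^2}$, which is smaller than $r$ by at least $Y^2/(2r)$.}
\label{fig:disc}
\end{figure}

In other words, zeros in the cap of Figure~\ref{fig:disc} are counted at least as generously from $iY$
with the smaller radius $R'$ as from $0$ with radius $r$. In the situation of
Proposition~\ref{prop:f}, $F$ is real on $\mathbb R$, so the zeros of $F(z)-z$ are symmetric about
$\mathbb R$, and they satisfy $|\operatorname{Im}z|>\pi$. We apply Lemma~\ref{lem:disc} with $Y=\pi$ to those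
in the upper half-plane, and then \eqref{eq:jensen} about $i\pi$, where $F(i\pi)\neq i\pi$. With
$\rho_1=\sqrt{r^2-\pi^2}$ and $z_\theta=i\pi+\rho_1e^{i\theta}$ this gives, for $r>\pi$,
\begin{equation}\label{eq:N}
N\Big(r,\frac1{F-z}\Big)\le2N\Big(D(i\pi,\rho_1),\frac1{F-z}\Big)\le\frac1\pi\int_0^{2\pi}\log^+|F(z_\theta)-z_\theta|\,d\theta+C .
\end{equation}
The right side involves $f$ only in $|w|\le e^{\rho_1}$, whereas $T(r,F)$ is fed by values of $f$ up to
$|w|=e^r$. We shall repeatedly use $r-\sqrt{r^2-Y^2}\ge Y^2/(2r)$.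

\section{The counterexample}\label{sec:counter}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Take $H(w)=e^w-w$ in Proposition~\ref{prop:f}; it is real on $\mathbb R$ and $H(-s)=e^{-s}+s\ge s$. Since
$B(R)\le e^R+R$, part (3) gives $\log M(R,f)\le Ce^R$ for $R\ge1$.

\emph{Upper bound for $N$.} If $|z-i\pi|\le\rho_1$, then $|e^z|\le e^{\rho_1}$ and $|z|\le r+\pi$, so
$\log^+|F(z)-z|\le\log^+|F(z)|+\log^+|z|+\log2\le C\exp(e^{\rho_1})$ for large $r$. Since
$\rho_1\le r-\frac{\pi^2}{2r}\le r-\frac4r$, \eqref{eq:N} yields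
$N(r,\frac1{F-z})\le C\exp(e^{r-4/r})$.

\emph{Lower bound for $T$.} Let $r'=r-1/r$. By Proposition~\ref{prop:f}(2), where $K(w)>0$ for $w>0$,
$F(r')\ge e^{H(e^{r'})}$ for $r\ge1$, so
$\log M(r',F)\ge\exp(e^{r'})-e^{r'}\ge\frac12\exp(e^{r'})$ for large $r$. For entire $F$ we have
\[
\log^+M(r',F)\le\frac{r+r'}{r-r'}\,T(r,F)\le2r^2\,T(r,F),
\]
so $T(r,F)\ge\frac1{4r^2}\exp(e^{r-1/r})$.

\emph{Comparison.} For large $r$,
$e^{r-1/r}-e^{r-4/r}=e^{r-4/r}(e^{3/r}-1)\ge\frac3re^{r-4/r}\ge\frac{e^r}r$. Hence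
\[
\frac{N(r,1/(F-z))}{T(r,F)}\le Cr^2\exp\Big(-\frac{e^r}r\Big)\le\exp\Big(-\frac{e^r}{2r}\Big).
\]
Finally, $f$ is not a polynomial, for otherwise $T(r,F)=O(r)$. The values of $T(r,g)$ and $T(r,\alpha)$
are immediate: $m(r,e^z)=\frac1{2\pi}\int_{-\pi/2}^{\pi/2}r\cos\theta\,d\theta=\frac r\pi$ and
$m(r,z)=\log^+r$.
\end{proof}

\section{Counterexamples just above the threshold}\label{sec:b}

We now prove Theorem~\ref{thm:threshold}(b). The plan is to choose $H$ in Proposition~\ref{prop:f} so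
that $\log\max_{|z|=r}|H(e^z)|\approx\kappa(r)r^2$ with $\kappa\to\infty$ slowly. Passing from $r$ to
$\rho_1$ then gains a factor $e^{-c\kappa(r)}$ and no more. So $N$ and $T$
must be known up to powers of $\kappa$. The inequality between $\log M$ and $T$ used above costs a
factor $r^2$ and is useless here; we have to estimate means over circles. The integrals that bound $N$
and $T$ live on arcs of angular width at most about $1/r$, and it will turn out that $T$ loses only
powers of $\kappa$ through oscillation.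

\subsection{The choice of $H$}

To compare $\kappa$ at nearby points we first regularize $\psi$.

\begin{lemma}\label{lem:kappa}
There is a nondecreasing $\kappa:(0,\infty)\to[1,\infty)$ with $\kappa(s)\to\infty$ as $s\to\infty$,
$\kappa\le1+\frac12\psi$, and $\kappa(s')-\kappa(s)\le\log(s'/s)$ for $s'>s>0$.
\end{lemma}

\begin{proof}
Let $\tilde\psi(v)=\frac12\inf_{\sigma\ge e^v}\psi(\sigma)$, which is nondecreasing, nonnegative and tends to
$\infty$, and let $\ell(u)=\inf_{v\in\mathbb R}(\tilde\psi(v)+|u-v|)$. Then $0\le\ell\le\tilde\psi$, and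
$\ell$ is $1$-Lipschitz as an infimum of $1$-Lipschitz functions. Writing
$\ell(u)=\inf_x(\tilde\psi(u+x)+|x|)$ shows that $\ell$ is nondecreasing. If $\tilde\psi\ge m$ on
$[v_m,\infty)$, then $\ell\ge m$ on $[v_m+m,\infty)$, so $\ell\to\infty$. Put
$\kappa(s)=1+\ell(\log s)$.
\end{proof}

Let $\lambda(s)=s\kappa(s)$ and $\lambda(0)=0$. Then $\lambda$ is continuous and strictly increasing on
$[0,\infty)$, $\lambda(s)\ge s$, and $\kappa(s)=O(\log s)$ as $s\to\infty$. Let
$\tau_n=\lambda^{-1}(n+1)$ for $n\ge0$, so that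
\[
\nu(s):=\#\{n\ge0:\tau_n\le s\}=\lfloor\lambda(s)\rfloor .
\]
Put $a_0=1$, $a_n=\exp(-\sum_{j<n}\tau_j)$ and
\[
G(w)=\sum_{n\ge0}a_nw^n,\qquad H(w)=G(w)^2-w .
\]
Since $\tau_n\to\infty$, we have $a_n^{1/n}\to0$ and $G$ is entire. $H$ is real on $\mathbb R$, and the
square ensures $H(-s)=G(-s)^2+s\ge s$. Let $f$ and $F$ be as in Proposition~\ref{prop:f}.

\subsection{The size of $G$ and $F$}

Let $\mu(t)=\max_na_nt^n$. At $t=e^s$ the quotient of the terms of index $n+1$ and $n$ is $e^{s-\tau_n}$.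
So the term of index $\nu(s)$ is maximal, and
$\log\mu(e^s)=\sum_{j<\nu(s)}(s-\tau_j)=\int_0^s\nu(\sigma)\,d\sigma$ for $s\ge0$. Consequently
\begin{equation}\label{eq:mudiff}
\log\frac{\mu(e^{s'})}{\mu(e^s)}=\int_s^{s'}\nu(\sigma)\,d\sigma\quad(0\le s\le s'),\qquad \lambda-1\le\nu\le\lambda,
\end{equation}
and, since $\sigma\le\lambda(\sigma)\le\kappa(s)\sigma$ for $0\le\sigma\le s$,
\begin{equation}\label{eq:mu}
\frac{s^2}2-s\le\log\mu(e^s)\le\frac12\kappa(s)s^2\qquad(s>0).
\end{equation}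

Next we bound $G(e^s)$ by $\mu(e^s)$ for $s\ge2$. The number of indices with
$\nu(s-1)\le n\le\nu(s+1)$ is at most $\lambda(s+1)-\lambda(s-1)+2$, and
\[
\lambda(s+1)-\lambda(s-1)=2\kappa(s+1)+(s-1)\big(\kappa(s+1)-\kappa(s-1)\big)\le2\kappa(s+1)+2,
\]
since $\kappa(s+1)-\kappa(s-1)\le\log\frac{s+1}{s-1}\le\frac2{s-1}$. For $n\ge\nu(s+1)$ we have
$\tau_n>s+1$, and for $n<\nu(s-1)$ we have $\tau_n\le s-1$. So outside this range the terms decay
geometrically in both directions with ratio at most $e^{-1}$. As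
$\kappa(s+1)\le\kappa(s)+1\le2\kappa(s)$, we get $G(e^s)\le C\kappa(s)\mu(e^s)$.

Proposition~\ref{prop:f}(3) for $R=e^x$ involves the radius $e^x+1\le e^{x+e^{-x}}$. For $x\ge2$,
$\int_x^{x+e^{-x}}\nu\le e^{-x}\lambda(x+1)\le C$, so also $G(e^x+1)\le C\kappa(x)\mu(e^x)$. By
\eqref{eq:mu}, $\mu(e^x)^2\ge e^{x^2-2x}\ge ce^x$. Using $B(R)\le G(R)^2+R$ in
Proposition~\ref{prop:f}(3), we obtain for $x\ge2$
\begin{equation}\label{eq:M}
\log M(e^x,f)\le C\kappa(x)^2\mu(e^x)^2 ,
\end{equation}
and therefore, with $x=\operatorname{Re}z$,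
\begin{equation}\label{eq:size}
\log^+|F(z)|+|H(e^z)|\le
\begin{cases}C\kappa(x)^2\mu(e^x)^2,&x\ge2,\\ C,&x\le2.\end{cases}
\end{equation}

By \eqref{eq:M} and \eqref{eq:mu},
$\log\log M(e^r,f)\le\kappa(r)r^2+2\log\kappa(r)+C$. The right side is also an upper bound for
$\log T(r,F)$, because $T(r,F)\le\log^+M(r,F)\le\log^+M(e^r,f)$. Since
$\kappa\le1+\frac12\psi$, $\psi(r)\to\infty$ and
$\log\kappa(r)=o(r^2)$, it is at most $\psi(r)r^2$ for large $r$. So both growth bounds of (b) hold.

\subsection{Mean values over circles}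

\begin{lemma}\label{lem:circle}
Let $R\ge8$, $\theta_0\in[0,\pi/3]$ and $\rho=R\cos\theta_0$. Then
\[
\int_{\theta_0\le|\theta|\le\pi,\;R\cos\theta\ge2}\mu(e^{R\cos\theta})^2\,d\theta\le\frac CR\,\mu(e^\rho)^2 .
\]
\end{lemma}

\begin{proof}
Note $\rho\ge R/2$. Let $x=R\cos\theta\in[2,\rho]$. By \eqref{eq:mudiff} and $\lambda(\sigma)\ge\sigma$,
\[
\log\frac{\mu(e^\rho)}{\mu(e^x)}\ge\int_x^\rho(\sigma-1)\,d\sigma=(\rho-x)\Big(\frac{\rho+x}2-1\Big)\ge\frac\rho2(\rho-x).
\]
Since $|\theta|\le\pi/2$ and $\sin y\ge2y/\pi$ on $[0,\pi/2]$,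
\[
\cos\theta_0-\cos\theta=2\sin\frac{|\theta|+\theta_0}2\sin\frac{|\theta|-\theta_0}2\ge\frac2{\pi^2}(|\theta|^2-\theta_0^2)\ge\frac2{\pi^2}(|\theta|-\theta_0)^2 .
\]
Thus $\rho(\rho-x)\ge\frac{R^2}{\pi^2}(|\theta|-\theta_0)^2$ and
$\mu(e^x)^2\le\mu(e^\rho)^2e^{-R^2(|\theta|-\theta_0)^2/\pi^2}$. Integrating the Gaussian gives the claim.
\end{proof}

\subsection{Upper bound for $N$}

On the circle of \eqref{eq:N} we have $\operatorname{Re}z_\theta=\rho_1\cos\theta$ and
$\log^+|F-z|\le\log^+|F|+\log^+|z|+\log2$. By \eqref{eq:size} and Lemma~\ref{lem:circle} with $R=\rho_1$,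
$\theta_0=0$, for large $r$,
\[
N\Big(r,\frac1{F-z}\Big)\le\frac Cr\,\kappa(r)^2\mu(e^{\rho_1})^2+C\log r .
\]
By \eqref{eq:mudiff}, for large $r$,
\[
\log\frac{\mu(e^r)}{\mu(e^{\rho_1})}\ge(r-\rho_1)(\lambda(\rho_1)-1)\ge\frac{\pi^2}{2r}\big(\rho_1\kappa(\rho_1)-1\big)\ge4\kappa(\rho_1)\ge4\kappa(r)-4,
\]
where we used $\pi^2/2>4$, $\rho_1/r\to1$ and $\kappa(r)-\kappa(\rho_1)\le\log(r/\rho_1)\le1$. Hence
\begin{equation}\label{eq:Nb}
N\Big(r,\frac1{F-z}\Big)\le C\kappa(r)^2e^{-8\kappa(r)}\,\frac{\mu(e^r)^2}r+C\log r .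
\end{equation}

\subsection{Lower bound for $T$}

We know $F$ well only near $\theta=0$. Let $r$ be large, $\sin\Theta_0=\frac\pi{2r}$,
$0<\Theta_0<\frac\pi3$, and
$\rho_2=r\cos\Theta_0=\sqrt{r^2-\pi^2/4}$. For $z=re^{i\theta}$ with $|\theta|<\Theta_0$ we have
$|\operatorname{Im}z|<\frac\pi2$, hence $\operatorname{Re}e^z>0$, and Proposition~\ref{prop:f}(2) gives
$|F(z)|\ge e^{\operatorname{Re}H(e^z)}-r$. If $e^{\operatorname{Re}H(e^z)}\ge2r$, then $|F|\ge\frac12e^{\operatorname{Re}H(e^z)}$;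
otherwise $(\operatorname{Re}H(e^z))^+\le\log(2r)$. In both cases
$\log^+|F|\ge(\operatorname{Re}H(e^z))^+-\log(2r)$. Therefore
\begin{equation}\label{eq:Tlow}
T(r,F)\ge\frac1{2\pi}\int_{-\pi}^{\pi}(\operatorname{Re}H(e^z))^+d\theta-\frac1{2\pi}\int_{\Theta_0\le|\theta|\le\pi}|H(e^z)|\,d\theta-\log(2r).
\end{equation}

\emph{The second term} is small for the same reason as $N$: by \eqref{eq:size} and Lemma~\ref{lem:circle}
with $R=r$, $\theta_0=\Theta_0$, it is at most $C\kappa(r)^2\mu(e^{\rho_2})^2/r+C$. As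
$r-\rho_2\ge\frac{\pi^2}{8r}$ and $\pi^2/4>2$, for large $r$
\[
\mu(e^{\rho_2})^2\le\mu(e^r)^2\exp\Big(-\frac{\pi^2}{4r}(\rho_2\kappa(\rho_2)-1)\Big)\le\mu(e^r)^2e^{-2\kappa(\rho_2)}\le Ce^{-2\kappa(r)}\mu(e^r)^2 .
\]

\emph{The first term.} The integrand oscillates, and a pointwise lower bound is awkward, but a single
Taylor coefficient of $H(e^z)=\sum_jh_jz^j$ detects its mean size. The $h_j$ are real, the mean of
$\operatorname{Re}H(e^z)$ over $|z|=r$ is $H(1)$, and $x^+=\frac12(x+|x|)$. So the first term equals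
$\frac12H(1)+\frac12\cdot\frac1{2\pi}\int_{-\pi}^{\pi}|\operatorname{Re}H(e^z)|\,d\theta$, and for every $j\ge1$
\[
\frac1{2\pi}\int_{-\pi}^{\pi}|\operatorname{Re}H(e^z)|\,d\theta\ge\frac1{2\pi}\int_{-\pi}^{\pi}\operatorname{Re}H(e^z)\cos j\theta\,d\theta=\frac12h_jr^j .
\]
If $G^2=\sum_mA_mw^m$, then $A_m\ge0$, $A_{2n}\ge a_n^2$, and $h_j=\frac1{j!}\big(\sum_mA_mm^j-1\big)$ for $j\ge1$. We
keep the term $m=2\nu$ with $\nu=\nu(r)$, and choose a $j$ for which $(2\nu r)^j/j!$ is
largest: put $X=2\nu r$ and $j=\lfloor X\rfloor$. Since $j!\le e\sqrt j\,(j/e)^j$ and $X-1\le j\le X$,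
\[
\frac{X^j}{j!}\ge\Big(\frac Xj\Big)^j\frac{e^{j-1}}{\sqrt j}\ge\frac{e^{X-2}}{\sqrt X}.
\]
Because $a_\nu^2e^{2\nu r}=\mu(e^r)^2$, $r^j/j!\le e^r$, and $\nu\le r\kappa(r)$,
\[
h_jr^j\ge a_\nu^2\frac{X^j}{j!}-\frac{r^j}{j!}\ge e^{-2}\frac{\mu(e^r)^2}{\sqrt{2\nu r}}-e^r\ge c\,\frac{\mu(e^r)^2}{r\sqrt{\kappa(r)}}-e^r .
\]

\emph{Conclusion.} Inserting both estimates in \eqref{eq:Tlow} we get
\[
T(r,F)\ge\frac{\mu(e^r)^2}{r\sqrt{\kappa(r)}}\Big(c-C\kappa(r)^{5/2}e^{-2\kappa(r)}\Big)-Ce^r .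
\]
Since $\kappa\to\infty$, $\kappa(r)=O(\log r)$ and $\mu(e^r)^2\ge e^{r^2-2r}$, it follows that
$T(r,F)\ge c\,\mu(e^r)^2/(r\sqrt{\kappa(r)})$ for large $r$. Together with \eqref{eq:Nb},
\[
\frac{N(r,1/(F-z))}{T(r,F)}\le C\kappa(r)^{5/2}e^{-8\kappa(r)}+o(1)\longrightarrow0 .
\]
Finally $f$ is transcendental, since $T(r,F)\neq O(r)$. This proves Theorem~\ref{thm:threshold}(b).
\qed

\section{Growth up to the threshold}\label{sec:a}

We prove Theorem~\ref{thm:threshold}(a). Let $f$, $\alpha$, $F$ be as there; the growth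
hypothesis on $F$ is not used before Section~\ref{ssec:height}.

\subsection{Growth of $f$ and growth of $f(e^z)$}

Recall the Ahlfors--Shimizu form of the characteristic: if $A(t,F)$ is the mean, over the Riemann sphere
with its normalized area, of the number of $a$-points of $F$ in $|z|<t$, then
$T_0(r,F)=\int_0^rA(t,F)\frac{dt}t=T(r,F)+O(1)$. The equation $e^z=w$ has at most $\frac t\pi+1$ solutions
in $|z|<t$, and none if $|w|\ge e^t$. So $A(t,F)\le(\frac t\pi+1)A(e^t,f)$. Since
$\frac1\pi+\frac1t\le2$ for $t\ge1$,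
\[
T(r,F)\le O(1)+2r\,A(e^r,f)\le O(1)+2r\int_{e^r}^{e^{r+1}}A(t,f)\frac{dt}t\le O(1)+2r\,T_0(e^{r+1},f).
\]
Thus $\log T(r,F)\le\log T(e^{r+1},f)+\log r+O(1)$ for large $r$, and
$\liminf_{r\to\infty} r^{-2}\log T(r,F)\le\liminf_{t\to\infty}\log T(t,f)/(\log t)^2$. This proves the last sentence of (a);
for $f$ of finite order $\log T(t,f)=O(\log t)$.

\subsection{Three translates}

Write $T(r)=T(r,F)$, $\alpha_k(z)=\alpha(z+2\pi ik)$ and $N_k(r)=N(r,\frac1{F-\alpha_k})$, $N=N_0$. The
function $T$ is continuous and nondecreasing. Moreover $T(r)/r\to\infty$: by Picard's theorem there is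
$a\in\mathbb C$ such that $f-a$ has infinitely many distinct zeros, and any $m$ of them that are nonzero
give $T(r)+O(1)\ge N(r,\frac1{F-a})\ge m\frac r\pi(1+o(1))$.

Since $\alpha$ is rational and non-constant, it is not periodic, so the $\alpha_k$ are pairwise distinct;
here it matters that $\alpha$ is non-constant. For fixed $k$ we have
$T(r,\alpha_k)=O(\log r)=o(T(r))$. \emph{Suppose, for contradiction, that $N(r)\le\varepsilon(r)T(r)$ for
$r\notin E$, where $\varepsilon(r)\to0$ as $r\to\infty$ and $E$ has finite measure}; we may take $E$ measurable. By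
Nevanlinna's theorem on three small functions \cite[Theorem 2.5]{Hayman}, after enlarging $E$ to
another set of finite measure,
\begin{equation}\label{eq:three}
T(r)\le N(r)+N_1(r)+N_{-1}(r)+o(T(r)),\qquad r\notin E .
\end{equation}
Let $\mathcal Z$ be the multiset of zeros of $F-\alpha$. As $F(z+2\pi i)=F(z)$, we have
$(F-\alpha_k)(z)=(F-\alpha)(z+2\pi ik)$, so the zeros of
$F-\alpha_k$ are the points $\zeta-2\pi ik$, $\zeta\in\mathcal Z$. Hence $N_1(r)$ counts the
zeros in $\mathcal Z$ from the center $2\pi i$ instead of $0$. We bound it by splitting $\mathcal Z$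
at a height $Y+2\pi$: the zeros below are compared with $N$ at a slightly larger radius, and those above
with $T$ at a smaller one.

\subsection{Low zeros}

For zeros that are not too high, moving the center costs only a slight increase of the radius.

\begin{lemma}\label{lem:low}
For large $r$ and $\pi\le Y\le2r$,
\[
\sum_{\zeta\in\mathcal Z,\ \operatorname{Im}\zeta<Y+2\pi,\ |\zeta-2\pi i|<r}\log\frac r{|\zeta-2\pi i|}\le4N\big(\sqrt{r^2+8\pi Y}\big)+C\log r,
\]
a possible zero $\zeta=2\pi i$ being counted with $\log r$.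
\end{lemma}

\begin{proof}
The finitely many $\zeta$ with $|\zeta|\le10$ contribute $O(\log r)$. Let $|\zeta|>10$,
$b=|\zeta-2\pi i|^2\ge1$, $\Delta=8\pi Y$ and $S=r^2+\Delta$. Then
\[
|\zeta|^2=b+4\pi\operatorname{Im}\zeta-4\pi^2\le b+4\pi Y+4\pi^2\le b+\Delta<S ,
\]
as $Y\ge\pi$ and $b<r^2$.
If $b\ge\Delta$, then, because $t/(t+\Delta)$ increases in $t$,
\[
\log\frac S{|\zeta|^2}\ge\int_b^{r^2}\frac{dt}{t+\Delta}\ge\frac b{b+\Delta}\log\frac{r^2}b\ge\frac12\log\frac{r^2}b .
\]
If $b<\Delta$, then $|\zeta|\le\sqrt\Delta+2\pi\le\sqrt{16\pi r}+2\pi\le r^{3/4}$ for large $r$, so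
$\log\frac{\sqrt S}{|\zeta|}\ge\frac14\log r\ge\frac14\log\frac r{\sqrt b}$. In both cases
$\log\frac r{\sqrt b}\le4\log\frac{\sqrt S}{|\zeta|}$; sum over $\zeta$.
\end{proof}

With $Y=r$ the condition $\operatorname{Im}\zeta<Y+2\pi$ holds for all $\zeta\in D(2\pi i,r)$, and the
lemma bounds $N_1(r)$ itself:
\begin{equation}\label{eq:N1crude}
N_1(r)\le4N\big(\sqrt{r^2+8\pi r}\big)+C\log r .
\end{equation}
The same bounds hold for $N_{-1}$: replace $f$, $\alpha$ by $f^*(w)=\overline{f(\overline w)}$ and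
$\alpha^*(z)=\overline{\alpha(\overline z)}$. This replaces $F$ by $\overline{F(\overline z)}$ and
$\mathcal Z$ by its mirror image, leaves $T$ and $N$ unchanged, and interchanges $N_1$ and $N_{-1}$.

\begin{example}\label{ex:regular}
Suppose that $N(r)=o(T(r))$ without an exceptional set, and that $T(r+4\pi)=O(T(r))$. Since
$\sqrt{r^2+8\pi r}\le r+4\pi$, \eqref{eq:N1crude}
gives $N_{\pm1}(r)\le4N(r+4\pi)+C\log r=o(T(r))$, which contradicts \eqref{eq:three} for large
$r\notin E$. This is the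
heuristic argument of the introduction. It covers regular growth up to $\log T(r)\asymp r$, but not
beyond: if, say, $\log T(r)=r^{3/2}$, then $T(r+4\pi)/T(r)\to\infty$. For faster growth the height $Y$
must be chosen much smaller than $r$, and the zeros above it have to be bounded differently.
\end{example}

\subsection{High zeros}

For high zeros we give up comparison with $N$ and use Lemma~\ref{lem:disc} to bound them by the
characteristic at the smaller radius $\sqrt{r^2-Y^2}$. If $Y$ is a multiple of $2\pi$, periodicity lets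
us move the new center back to $0$; only $\alpha$ is shifted.

\begin{lemma}\label{lem:high}
There are $p_0$, $r_0$ and $C$ such that for all integers $p\ge p_0$, $Y=2\pi p$ and $r\ge\max(r_0,2Y)$
\[
\sum_{\zeta\in\mathcal Z,\ \operatorname{Im}\zeta\ge Y+2\pi,\ |\zeta-2\pi i|<r}\log\frac r{|\zeta-2\pi i|}\le T\big(\sqrt{r^2-Y^2}\big)+C\log r .
\]
\end{lemma}

\begin{proof}
Let $b=2\pi i(p+1)$, $u=F-\alpha_{p+1}$ and $R'=\sqrt{r^2-Y^2}$. For $\zeta$ in the sum put
$z=\zeta-2\pi i$. Then $|z|<r$, $\operatorname{Im}z\ge Y$, and $z-iY=\zeta-b$ is a zero of $u$.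

If $p_0$ is large, then for $p\ge p_0$ we have $\alpha(b)\ne\infty$ and $u(0)\neq0$. For the second
claim, if $f(1)=\infty$, then $u$ has a pole
at $0$ with the same leading coefficient $c_u$ as $F$. If $f(1)\neq\infty$, then
$c_u=u(0)=f(1)-\alpha(b)$, and since $\alpha-f(1)$ is a rational function that does not vanish
identically, $|c_u|\ge c\,p^{-d}$ for $p\ge p_0$, where $d=\deg\alpha$. In both cases
$-\log|c_u|\le C\log r$. Since $u(0)\ne0$, $z\neq iY$, and Lemma~\ref{lem:disc} and \eqref{eq:fmt} bound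
the sum by
\[
N\Big(R',\frac1u\Big)\le T(R',u)-\log|c_u|\le T(R',F)+T(R',\alpha_{p+1})+\log2+C\log r .
\]
Here the shift $b$ may be comparable to $r$, so the bound for $\alpha_{p+1}$ must be uniform in $p$.
Write $\alpha=P/Q$ with coprime polynomials. By \eqref{eq:fmt},
\[
T(R',\alpha_{p+1})\le T(R',P(\cdot+b))+T(R',Q(\cdot+b))-\log|Q(b)|\le C\log r,
\]
because $|b|\le2r$ for large $r$ and $|Q(b)|\ge c$ for $p\ge p_0$.
\end{proof}

Again the analogue for $N_{-1}$ holds, after increasing $p_0$, $r_0$ and $C$. Inserting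
Lemmas~\ref{lem:low} and \ref{lem:high} in \eqref{eq:three} we get, for large $r\notin E$ and uniformly in
$p$,
\begin{equation}\label{eq:fine}
T(r)\le N(r)+8N\big(\sqrt{r^2+8\pi Y}\big)+2T\big(\sqrt{r^2-Y^2}\big)+o(T(r))\quad\Big(Y=2\pi p\le\frac r2,\ p\ge p_0\Big),
\end{equation}
and, from \eqref{eq:N1crude} and its analogue,
\begin{equation}\label{eq:coarse}
T(r)\le N(r)+8N\big(\sqrt{r^2+8\pi r}\big)+o(T(r)).
\end{equation}

\subsection{Choosing the height}\label{ssec:height}

In the variable $s=r^2$, \eqref{eq:fine} leads to a contradiction if we find $Y$ such that lowering $s$ by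
$Y^2$ reduces $T$ by a fixed factor, while raising $s$ by a multiple of $Y$ increases it by at most a fixed
factor. Cut the $s$-axis into intervals $I_j$ of length $\ell_j$ on which $\log T$ increases by a constant
$B$. If $s\in I_j$ and $Y^2\ge\ell_j+\ell_{j-1}$, then lowering $s$ by $Y^2$ crosses all of $I_{j-1}$. With
$Y\approx\sqrt{\ell_j+\ell_{j-1}}$, raising $s$ by a multiple of $Y$ is harmless as long as $\ell_j$ is a
large multiple of $\sqrt{\ell_j+\ell_{j-1}}$; this fails only if $\ell_j$ is at most $\frac14\ell_{j-1}$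
plus a constant independent of $B$. The
growth hypothesis says that, up to suitable arbitrarily large $s$, the intervals have average length
about $B/A$ or more. So, if $B$ is large, the intervals on which the argument works cover a fixed proportion of
the $s$-axis up to such points. The exceptional set $E$ cannot spoil this, since, having finite measure in
the variable $r$, it covers only $O(\sqrt s)$ of the segment $[0,s]$.

\medskip
Now the details. Let $L(s)=\log T(\sqrt s)$ for $s\ge s_0$, where $s_0\ge1$ and $T(\sqrt{s_0})\ge1$. Then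
$L$ is continuous, nondecreasing, nonnegative, and tends to $\infty$. By hypothesis there is $A>0$ with
$L(s)\le As$ for arbitrarily large $s$. Fix $B\ge2$, to be chosen at the end, and put for $j\ge0$
\[
s_j=\min\{s\ge s_0:L(s)=L(s_0)+Bj\},\qquad\ell_j=s_{j+1}-s_j,\qquad I_j=[s_j,s_{j+1}].
\]
For $j\ge1$ let
\[
p_j=\Big\lceil\frac{\sqrt{\ell_j+\ell_{j-1}}}{2\pi}\Big\rceil+p_0,\qquad Y_j=2\pi p_j,\qquad\Delta_j=16\pi Y_j .
\]
Thus $Y_j^2\ge\ell_j+\ell_{j-1}$ and $Y_j\le\sqrt{\ell_j+\ell_{j-1}}+C_3$ with $C_3=2\pi(p_0+1)$.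

\emph{Step 1: a bound by $N$ alone.} For $j\ge1$ and $s\in I_j$ with $\sqrt s\notin E$, if $s$ is larger
than a constant independent of $j$, then
\begin{equation}\label{eq:key}
T(\sqrt s)\le2N(\sqrt s)+16N\big(\sqrt{s+\Delta_j}\big).
\end{equation}
If $Y_j\le\frac12\sqrt s$, then $s-Y_j^2\le s_{j+1}-\ell_j-\ell_{j-1}=s_{j-1}$, so
$T(\sqrt{s-Y_j^2})\le T(\sqrt{s_{j-1}})=e^{-B}T(\sqrt{s_j})\le e^{-2}T(\sqrt s)$, and \eqref{eq:key}
follows from \eqref{eq:fine} with $p=p_j$, since
$1-2e^{-2}>\frac12$. If $Y_j>\frac12\sqrt s$, then $8\pi\sqrt s\le\Delta_j$, and \eqref{eq:key} follows from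
\eqref{eq:coarse}.

\emph{Step 2: good intervals meet $E$.} Call $j\ge1$ \emph{good} if
$\Delta_j\le\frac14\ell_j$. For good $j$ let $J_j=[s_j+\frac14\ell_j,\,s_j+\frac12\ell_j]$. If $s\in J_j$,
then $s+\Delta_j\in I_j$, so $T(\sqrt{s+\Delta_j})\le e^BT(\sqrt s)$. If neither $\sqrt s$ nor
$\sqrt{s+\Delta_j}$ is in $E$, then \eqref{eq:key} gives
$1\le2\varepsilon(\sqrt s)+16e^B\varepsilon(\sqrt{s+\Delta_j})$, which is impossible for large $s$. So there
is $j_0$ such that for good
$j\ge j_0$ every $s\in J_j$ satisfies $\sqrt s\in E$ or $\sqrt{s+\Delta_j}\in E$. On $J_j$ we have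
$s\ge\frac14\ell_j\ge\Delta_j$, hence $s^{-1/2}\le\sqrt2\,(s+\Delta_j)^{-1/2}$. Therefore, for good $j\ge j_0$,
\[
\frac{\ell_j}{8\sqrt{s_{j+1}}}\le\int_{J_j}\frac{ds}{2\sqrt s}\le(1+\sqrt2)\,\big|E\cap\{\sqrt s:s\in I_j\}\big| ,
\]
where $|\cdot|$ is linear measure. The sets on the right overlap only in endpoints and $|E|<\infty$, so
summation gives
\begin{equation}\label{eq:good}
\sum_{1\le j\le n,\ j\text{ good}}\ell_j\le C\sqrt{s_{n+1}}+C\qquad\text{for all }n .
\end{equation}

\emph{Step 3: the other intervals cover little.} If $j\ge1$ is not good, then $\ell_j<64\pi Y_j$, and by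
$ax\le\frac15x^2+\frac54a^2$,
\[
\ell_j<64\pi\big(\sqrt{\ell_j+\ell_{j-1}}+C_3\big)\le\frac15(\ell_j+\ell_{j-1})+\frac54(64\pi)^2+64\pi C_3 .
\]
So $\ell_j\le\frac14\ell_{j-1}+C_4$, where $C_4$ does not depend on $B$. Hence
\[
\sum_{1\le j\le n,\ j\text{ good}}\ell_j\ge\sum_{j=1}^n\ell_j-\frac14\sum_{j=0}^{n-1}\ell_j-C_4n\ge\frac34s_{n+1}-C_4n-C .
\]

\emph{Step 4: the growth hypothesis.} Let $B=\max(2,4AC_4)$. For arbitrarily large $s$ we have
$L(s)\le As$; let $s\in I_n$. Then $Bn\le L(s_0)+Bn\le L(s)\le As_{n+1}$, so $C_4n\le\frac14s_{n+1}$. Hence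
\[
\sum_{1\le j\le n,\ j\text{ good}}\ell_j\ge\frac12s_{n+1}-C
\]
for infinitely many $n$, which contradicts \eqref{eq:good}, as $s_{n+1}\to\infty$. This proves
Theorem~\ref{thm:threshold}(a).
\qed

\begin{thebibliography}{1}
\bibitem{Hayman} Hayman, \emph{Meromorphic Functions}.
\end{thebibliography}

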